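# Finite quaternionic point sets without ordinary lines lie in a plane

Let $\mathbb H$ be the quaternions. Suppose a finite set of points in a projective space over $\mathbb H$ has the property that the line through any two of its points contains a third. How large can the dimension of its span be? Call such a set an SG-configuration. A theorem of Elkies, Pretorius and Swanepoel says that a finite set of points in $\mathbb P^n(\mathbb H)$, $n\ge 3$, either lies in some $\mathbb P^3(\mathbb H)$ or has a line passing through exactly two of its points. This leaves one dimension to decide: can an SG-configuration span $\mathbb P^3(\mathbb H)$? We shall prove that it cannot, and then count how many two-point lines are forced. We begin with a special case that only needs matrix entries to be counted.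

## 1. Three points on every line, with balanced relations

### 1.1 Points, ranks and the side on which scalars act

Points of $\mathbb P^N(\mathbb H)$ are the $1$-dimensional left subspaces of the left vector space of row vectors $\mathbb H^{N+1}$; lines and planes are the left subspaces of linear dimension $2$ and $3$. For a finite set $S$ of $n$ points choose representatives $v_i$, $i\in S$, and let $r$ be the dimension of their left span. So $S$ spans a projective space of dimension $r-1$, and "$S$ lies in a plane" means $r\le 3$.

For a matrix $B$ over $\mathbb H$, the rank is the dimension of the left span of its rows, which equals the dimension of the right span of its columns. Indeed, if the left row rank is $\rho$, then $B=UV$ where $V$ has $\rho$ rows. Hence every column of $B$ is a right combination of the $\rho$ columns of $U$, and the right column rank is at most $\rho$. The reverse inequality is symmetric. The sides matter: in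
$$\begin{pmatrix}1&j\\ i&k\end{pmatrix}$$
the second row is $i\cdot(1,j)$ and the second column is the first times $j$ on the right, so the rank is $1$. But $(1,j)\cdot i=(i,-k)$, so the rows are independent for scalars acting on the right.

The map $u\mapsto Bu$ on columns is right linear, its image has right dimension $\operatorname{rank}B$, and its right kernel has dimension $n-\operatorname{rank}B$ if $B$ has $n$ columns. Multiplying $B$ on either side by an invertible matrix does not change the rank. Write $B^*$ for the conjugate transpose, and $\|M\|^2=\sum_{i,j}|M_{ij}|^2$.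

**Lemma 1.** Let $B$ be a quaternionic matrix and $M=B^*B$. Then $(\operatorname{tr}M)^2\le \operatorname{rank}B\cdot\|M\|^2$.

*Proof.* The purpose is to pass to real symmetric matrices, where eigenvalues are available. Let $L(q)\in M_4(\mathbb R)$ be the matrix of $x\mapsto qx$ on $\mathbb H=\mathbb R^4$ in the orthonormal basis $1,i,j,k$ for $\langle x,y\rangle=\operatorname{Re}(\bar xy)$. Since $(qq')x=q(q'x)$, $L$ is a ring homomorphism. From $\langle qx,y\rangle=\operatorname{Re}(\bar x\bar qy)=\langle x,\bar qy\rangle$ we get $L(\bar q)=L(q)^{\mathsf T}$. Each diagonal entry of $L(q)$ is $\operatorname{Re}(\bar e q e)=\operatorname{Re}(q\,e\bar e)=\operatorname{Re}q$, so $\operatorname{tr}L(q)=4\operatorname{Re}q$. The squared Frobenius norm of $L(q)$ is $\operatorname{tr}L(\bar qq)=4|q|^2$.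

Apply $L$ entrywise to $B$. The real matrix $L(B)$ describes $u\mapsto Bu$, whose image is a right $\mathbb H$-space of dimension $\operatorname{rank}B$; so $L(B)$ has real rank $4\operatorname{rank}B$. Moreover $L(M)=L(B)^{\mathsf T}L(B)$ is real symmetric, of rank at most $4\operatorname{rank}B$. Its trace is $4\operatorname{tr}M$ (the entries $M_{ii}$ are real), and its squared Frobenius norm is $4\|M\|^2$. If $\lambda_1,\dots,\lambda_t$ are its nonzero eigenvalues, then $t\le4\operatorname{rank}B$, and Cauchy–Schwarz gives
$$(4\operatorname{tr}M)^2=\Bigl(\sum\lambda_a\Bigr)^2\le t\sum\lambda_a^2\le 4\operatorname{rank}B\cdot4\|M\|^2 .\qquad\blacksquare$$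

So a matrix $B^*B$ with large, equal diagonal entries and small off-diagonal entries has large rank.

### 1.2 The special case

**Proposition 2.** Let $S$ be a set of $n\ge2$ points such that every line through two points of $S$ contains exactly three points of $S$. Suppose the representatives $v_i$ can be chosen so that for every collinear triple $k\subset S$ there is a relation $\sum_{i\in k}a_{ki}v_i=0$ with $|a_{ki}|=1$ for the three $i\in k$. Then $r\le \frac{4n}{n+3}<4$, so $S$ lies in a plane.

*Proof.* Put $a_{ki}=0$ for $i\notin k$ and let $A=(a_{ki})$, with one row for each collinear triple and one column for each point.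

**Upper bound for the rank.** Let $X$ be the matrix with rows $v_i$. The relations say $AX=0$, so the columns of $X$ lie in the right kernel of $A$. They span a right space of dimension $\operatorname{rank}X=r$. Hence $\operatorname{rank}A\le n-r$.

**Lower bound for the rank.** Let $M=A^*A$, so $M_{ij}=\sum_k\overline{a_{ki}}\,a_{kj}$. The point $i$ lies on $(n-1)/2$ lines, so $M_{ii}=(n-1)/2$. For $i\ne j$ exactly one triple contains both $i$ and $j$, so $|M_{ij}|=1$. By Lemma 1,
$$\operatorname{rank}A\ \ge\ \frac{\bigl(n(n-1)/2\bigr)^2}{n(n-1)^2/4+n(n-1)}=\frac{n(n-1)}{n+3}.$$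

**Comparison.** Therefore $r\le n-\frac{n(n-1)}{n+3}=\frac{4n}{n+3}<4$. $\blacksquare$

### 1.3 The configurations with $3q$ points

Let $q\ge3$. In $\mathbb P^2(\mathbb C)\subset\mathbb P^2(\mathbb H)$ take the $3q$ points
$$[e_1-\zeta e_2],\qquad [e_2-\zeta e_3],\qquad [e_3-\zeta e_1],\qquad \zeta\in\mathbb C,\ \zeta^q=1 .$$
They are distinct, and they are not collinear, since their span contains $e_1,e_2,e_3$. Two points of the same type lie on a coordinate line, which contains the $q\ge3$ points of that type. For points of different types,
$$(e_1-\zeta e_2)+\zeta(e_2-\eta e_3)=e_1-\zeta\eta e_3,$$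
which is proportional to $e_3-(\zeta\eta)^{-1}e_1$; the other mixed cases follow cyclically. So this is a non-collinear SG-configuration, and a plane can occur.

For $q=3$ all hypotheses of Proposition 2 hold. A coordinate line contains exactly its three points. A line joining points of different types is not a coordinate line, so it meets each coordinate line once and contains exactly one point of each type. The relations are unimodular: with $\omega=e^{2\pi i/3}$,
$$(e_1-e_2)+\omega(e_1-\omega e_2)+\omega^2(e_1-\omega^2e_2)=0,\qquad (e_1-\zeta e_2)+\zeta(e_2-\eta e_3)+\zeta\eta\bigl(e_3-(\zeta\eta)^{-1}e_1\bigr)=0,$$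
and cyclically. Here $n=9$ and $\frac{4n}{n+3}=3=r$: the estimate is an equality.

## 2. Small sets by hand, and projection from a point

**Small sets.** Four points spanning $\mathbb P^3(\mathbb H)$ determine six lines, each with exactly two of the points. A fifth point lies on at most one of these six edges, because two edges with a common vertex meet only there and opposite edges do not meet. So at least five edges still carry two points only. In the plane, consider seven points with the incidences of the Fano plane. Four of them have no three collinear, and we can scale representatives so that $v_4=v_1+v_2+v_3$. The other three points must then be $v_1+v_2$, $v_1+v_3$, $v_2+v_3$ (for instance $v_4-v_3=v_1+v_2$ lies on both relevant lines). They would have to be collinear. But $\alpha(v_1+v_2)+\beta(v_1+v_3)+\gamma(v_2+v_3)=0$ means $\alpha+\beta=\alpha+\gamma=\beta+\gamma=0$, hence $\gamma=\beta$, $2\beta=0$, and all coefficients vanish. So this pattern does not occur over $\mathbb H$.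

**Projection.** A natural approach is to lower the dimension by projecting from a point $p$ of an SG-configuration $S$ spanning $\mathbb P^d(\mathbb H)$. The image in $\mathbb P^{d-1}(\mathbb H)$ is the set of lines joining $p$ to other points of $S$; it spans. It is again an SG-configuration. Take two such lines $L_1\ne L_2$ and points $q_1\in L_1$, $q_2\in L_2$ of $S\setminus\{p\}$. The line $q_1q_2$ contains a third point $q_3\in S$. It meets $L_1$ only in $q_1$ and $L_2$ only in $q_2$, so $q_3\notin L_1\cup L_2$. Then the line $pq_3$ is a third image point, and it lies in the plane spanned by $L_1$ and $L_2$.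

So an SG-configuration spanning $\mathbb P^d$ with $d\ge4$ would produce one spanning $\mathbb P^3$, and $\mathbb P^3$ is the whole question. One more projection produces a spanning SG-configuration in the plane. There the argument stops: Section 1.3 shows that such planar configurations exist, so no contradiction arises.

## 3. Long lines and unequal coefficients

We return to Proposition 2 and ask what changes for a general set $S$.

First, a line may contain $\ell>3$ points of $S$. If we use all its triples, a pair on it is counted $\ell-2$ times, and the off-diagonal entries of $M$ can grow. Weights on the triples will repair this.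

Second, and this is the real obstacle, the coefficients of the relations have different absolute values. We may rescale each relation and each representative, and nothing more. Suppose the weighting and the row scaling have been done, so that $M_{ii}=c_i$ with $\sum_ic_i=W=n(n-1)/6$ and the off-diagonal entries contribute at most $\frac23W$ to $\|M\|^2$. (In Proposition 2, after dividing $A$ by $\sqrt3$, this is what happened.) If $\sum c_i^2=(1+\theta)W^2/n$, Lemma 1 yields
$$\operatorname{rank}A\ge\frac{W^2}{(1+\theta)W^2/n+\frac23W}=\frac{n}{1+\theta+\frac4{n-1}} .$$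
For a fixed $\theta>0$ this only bounds $r\le n-\operatorname{rank}A$ by a quantity that grows linearly in $n$. We need $\theta$ arbitrarily close to $0$: all diagonal entries must be essentially equal. So the lengths of the representatives must be chosen well, and the question is when this is possible. This is the matrix-scaling and rank technique for design matrices of Barak–Dvir–Wigderson–Yehudayoff and Dvir–Saraf–Wigderson, carried out over $\mathbb H$ with weights chosen so that the constant is exactly good enough.

Here are the results. For a finite set $S$ of $n$ points in $\mathbb P^N(\mathbb H)$, a line is **ordinary** if it contains exactly two points of $S$ and **rich** if it contains at least three; a pair of distinct points of $S$ is ordinary or rich according to the line it spans. Let $t_2(S)$ be the number of ordinary lines and $D_S$ the number of ordered rich pairs, so that $D_S=n(n-1)-2t_2(S)$. For $p\in S$ let $d_p$ be the number of $q\in S\setminus\{p\}$ with $\{p,q\}$ rich, so that $D_S=\sum_pd_p$. For a subset $J\subseteq S$, $D_J$ refers to $J$ as a configuration in its own right.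

For example, if $S$ consists of the nine points of Section 1.3 and one point outside their plane, then $D_S=72$ and the ordinary lines are the nine lines through the extra point.

**Theorem A.** Let $S$ be a finite set of points in $\mathbb P^N(\mathbb H)$. If every line through two points of $S$ contains a third point of $S$, then $S$ lies in a plane. In particular no SG-configuration spans $\mathbb P^3(\mathbb H)$. Moreover, a non-collinear SG-configuration has at least $9$ points.

**Theorem B.** Let $S$ be a set of $n$ points spanning $\mathbb P^d(\mathbb H)$, $d\ge2$. Put $m=n-d+2$. Then $D_S\le m(m-1)$, i.e.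
$$t_2(S)\ \ge\ \binom n2-\binom{n-d+2}2=\frac{(d-2)(2n-d+1)}2 .$$
Equality holds if and only if $S$ is the union of a planar SG-configuration of $m$ points and $d-2$ further points. In particular a non-coplanar set spanning $\mathbb P^3(\mathbb H)$ has at least $n-1$ ordinary lines, with equality if and only if it is a planar SG-configuration plus one point outside its plane.

By Section 1.3, "plane" in Theorem A cannot be improved, and the bound $9$ is attained ($q=3$). The bound in Theorem B is attained for every $d\ge2$ whenever $n-d+2\in\{9,12,15,\dots\}$: add $d-2$ independent points to the configuration with $3q$ points.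

## 4. Weights on collinear triples

Let $n\ge2$, and let $T$ be the set of collinear $3$-subsets of $S$. For $k\in T$ on the line $\ell$ put
$$w_k=\frac1{|\ell\cap S|-2}.$$
A rich pair on $\ell$ lies in exactly $|\ell\cap S|-2$ triples, so
$$\sum_{k\ni i,j}w_k=1\ \text{ if }\{i,j\}\text{ is rich},\qquad =0\ \text{ if it is ordinary.}\tag{1}$$
For instance, a line with four points carries four triples of weight $\frac12$; each pair is in two of them; the total weight is $2$.

For $J\subseteq S$ let $W(J)=\sum_{k\subseteq J}w_k$, and $W=W(S)$. Each triple contains three pairs and there are $D_S/2$ unordered rich pairs, so summing (1) gives $3W=D_S/2$, that is, $W=D_S/6$. For a subset $J$, a triple $k\subseteq J$ on $\ell$ has intrinsic weight $1/(|\ell\cap J|-2)\ge w_k$, and the intrinsic weights of $J$ sum to $D_J/6$. Hence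
$$W(J)\le \frac{D_J}6\le\frac{|J|(|J|-1)}6 .\tag{2}$$

For $k\in T$ the vectors $v_i$, $i\in k$, are left dependent but pairwise independent. So there is a relation $\sum_{i\in k}a_{ki}v_i=0$ with all three coefficients nonzero. Put $a_{ki}=0$ for $i\notin k$ and $A=(a_{ki})_{k\in T,\,i\in S}$. As in Proposition 2, $AX=0$ gives
$$\operatorname{rank}A\le n-r.\tag{3}$$

## 5. Equalizing the diagonal, and the inequality $rD_S\le4n(n-r)$

**Proposition 3.** Suppose
$$W(J)\le \frac{W|J|}n\qquad\text{for all }J\subseteq S.\tag{$*$}$$
Then $r\,D_S\le4n(n-r)$.

Condition $(*)$ says that no subset carries more than its share of the weight. It cannot simply be dropped. For nine planar points as in Section 1.3 plus one point outside their plane, $n=10$, $r=4$, $D_S=72$, and $rD_S=288>240=4n(n-r)$. Here $(*)$ fails for the nine points, which carry the whole weight.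

*Proof.* If $T=\emptyset$, then $D_S=0$ and the claim holds because $r\le n$. Let $T\ne\emptyset$, so $W>0$, and put $c=W/n$.

**Step 1: a function whose critical points are good scalings.** Replacing $v_i$ by $e^{-s_i/2}v_i$ replaces $a_{ki}$ by $a_{ki}e^{s_i/2}$. For $s\in\mathbb R^S$ put
$$Z_k(s)=\sum_{i\in k}|a_{ki}|^2e^{s_i},\qquad p_{ki}=\frac{|a_{ki}|^2e^{s_i}}{Z_k(s)},\qquad \Phi(s)=\sum_kw_k\log Z_k(s)-c\sum_is_i .$$
Then $\sum_ip_{ki}=1$ for every $k$. Since $\partial_i\log Z_k=p_{ki}$,
$$\partial_i\Phi=c_i-c,\qquad c_i:=\sum_kw_kp_{ki}.$$
If we scale the row $k$ to squared length $w_k$, then $c_i$ is the squared length of column $i$. So we want $\nabla\Phi$ to be close to $0$.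

**Step 2: $\Phi$ is bounded below.** This is where $(*)$ enters. For each $k$ we have $\log Z_k\ge\max_{i\in k}s_i+\min_{i\in k}\log|a_{ki}|^2$. So with the constant $C=\sum_kw_k\min_{i\in k}\log|a_{ki}|^2$,
$$\Phi(s)\ \ge\ C+\sum_kw_k\max_{i\in k}s_i-c\sum_is_i .$$
Adding a number $t$ to all $s_i$ changes the right side by $Wt-cnt=0$, so we may assume $\min_is_i=0$ when we bound it. For $\tau\ge0$ write $\{s\le\tau\}$ for the set of $i$ with $s_i\le\tau$. Since $\max_{i\in k}s_i\le\tau$ exactly when $k\subseteq\{s\le\tau\}$, and a nonnegative number $x$ equals $\int_0^\infty 1_{x>\tau}\,d\tau$,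
$$\sum_kw_k\max_{i\in k}s_i=\int_0^\infty\bigl(W-W(\{s\le\tau\})\bigr)d\tau\ \ge\ \int_0^\infty W\Bigl(1-\frac{|\{s\le\tau\}|}n\Bigr)d\tau=c\int_0^\infty|\{s>\tau\}|\,d\tau=c\sum_is_i ,$$
where the inequality is $(*)$. All integrands vanish for $\tau\ge\max_is_i$. So $\Phi\ge C$.

(Conversely $(*)$ is needed for this. Take $s_i=-t$ for $i\in J$ and $s_i=0$ otherwise, $t>0$. Since $\log Z_k\le\max_{i\in k}s_i+\log\sum_{i\in k}|a_{ki}|^2$, we get $\Phi(s)\le\text{const}-t\bigl(W(J)-c|J|\bigr)$, which tends to $-\infty$ as $t\to\infty$ if $W(J)>W|J|/n$.)

**Step 3: almost critical points exist.** We have not shown that the infimum is attained, so we add a small quadratic term. For $\eta>0$ the continuous function $\Phi+\frac\eta2|s|^2$ is at least $C+\frac\eta2|s|^2$, so it attains its minimum at some $s_\eta$. There $\nabla\Phi(s_\eta)=-\eta s_\eta$. Comparing with $s=0$ gives $\frac\eta2|s_\eta|^2\le\Phi(0)-\Phi(s_\eta)\le\Phi(0)-\inf\Phi$. Hence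
$$|\nabla\Phi(s_\eta)|=\eta|s_\eta|\le\sqrt{2\eta\,(\Phi(0)-\inf\Phi)}\ \longrightarrow\ 0\qquad(\eta\to0).$$
So for every $\varepsilon>0$ there is an $s$ with $|c_i-c|\le\varepsilon$ for all $i\in S$. Fix such an $s$.

**Step 4: the entries of the scaled matrix.** Now we repeat the count of Proposition 2. Put
$$A'_{ki}=\Bigl(\frac{w_k}{Z_k}\Bigr)^{1/2}a_{ki}\,e^{s_i/2},\qquad M=A'^*A'.$$
$A'$ is $A$ multiplied on both sides by invertible real diagonal matrices, so $\operatorname{rank}A'=\operatorname{rank}A$. Also $|A'_{ki}|^2=w_kp_{ki}$. Hence $M_{ii}=c_i$ and $\operatorname{tr}M=\sum_kw_k\sum_ip_{ki}=W$. For $i\ne j$, Cauchy–Schwarz and (1) give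
$$|M_{ij}|^2\le\Bigl(\sum_{k\ni i,j}w_k\sqrt{p_{ki}p_{kj}}\Bigr)^2\le\Bigl(\sum_{k\ni i,j}w_k\Bigr)\sum_{k\ni i,j}w_kp_{ki}p_{kj}\le\sum_kw_kp_{ki}p_{kj}.$$
We sum over ordered pairs $i\ne j$. Three nonnegative numbers with sum $1$ have square sum at least $\frac13$, so
$$\sum_{i\ne j}|M_{ij}|^2\le\sum_kw_k\Bigl(1-\sum_{i\in k}p_{ki}^2\Bigr)\le\tfrac23W .$$
Therefore $\|M\|^2\le\sum_ic_i^2+\frac23W$.

**Step 5: the rank bound.** By Lemma 1, $\operatorname{rank}A=\operatorname{rank}A'\ge W^2/\bigl(\sum_ic_i^2+\frac23W\bigr)$. The left side does not depend on $\varepsilon$; as $\varepsilon\to0$, $\sum_ic_i^2\to nc^2=W^2/n$. With $W=D_S/6$,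
$$\operatorname{rank}A\ \ge\ \frac{W^2}{W^2/n+\frac23W}=\frac{nD_S}{D_S+4n}.$$
Together with (3), $(n-r)(D_S+4n)\ge nD_S$, i.e. $4n(n-r)\ge rD_S$. $\blacksquare$

## 6. Every SG-configuration is planar: proof of Theorem A

Sets with $n\le1$ are trivial. Let $S$ be an SG-configuration with $n\ge2$ points. Every pair is rich, so $D_S=n(n-1)$ and $W=n(n-1)/6$.

**Condition $(*)$ holds.** By (2), for $\emptyset\neq J\subseteq S$,
$$W(J)\le\frac{|J|(|J|-1)}6\le\frac{|J|(n-1)}6=\frac{W|J|}n ,$$
and for $J=\emptyset$ both sides are $0$.

**Conclusion.** Proposition 3 gives $r\,n(n-1)\le4n(n-r)$, so $r(n-1)\le4(n-r)$, i.e.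
$$r\le\frac{4n}{n+3}<4 .$$
Hence $r\le3$ and $S$ lies in a plane. If $S$ is not collinear, then $r=3$, so $3(n+3)\le4n$ and $n\ge9$. $\blacksquare$

This is the same number as in the balanced case of Proposition 2. In particular no finite set spanning $\mathbb P^3(\mathbb H)$ is an SG-configuration.

## 7. Rich pairs created by adding points

For sets that are not SG-configurations, $(*)$ may fail. Then some subset $J$ is unusually rich, and we compare $S$ with smaller sets. Two counting lemmas measure how many rich pairs extra points can create.

**Lemma 4.** For $p\in S$: $D_S\le D_{S\setminus\{p\}}+3d_p$.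

*Proof.* There are $2d_p$ ordered rich pairs containing $p$. Consider a rich pair of $S$ that does not contain $p$ and is not rich in $S\setminus\{p\}$. Its line passes through $p$ and has exactly three points of $S$. Each such line accounts for two of the points counted by $d_p$, and different lines through $p$ account for different points. So there are at most $d_p/2$ such lines, each carrying two such ordered pairs, hence at most $d_p$ pairs of this kind. $\blacksquare$

**Lemma 5.** Let $F$ be a subspace, $E$ the span of $F\cup S$, $\delta=\dim E-\dim F$, and write $|S\setminus F|=\delta+k$. Then $k\ge0$ and $D_S\le D_{S\cap F}+3k(k+1)$.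

Here $\delta$ is the number of points outside $F$ that are needed to span $E$, and $k$ counts the superfluous ones. With $k=0$, adding the points outside $F$ creates no rich pair.

*Proof.* At least $\delta$ points outside $F$ are needed to enlarge $F$ to $E$, so $k\ge0$. For the inequality we use induction on $\delta$. If $\delta=0$, then $S\subseteq F$, $k=0$, and the claim reads $D_S\le D_S$. Let $\delta\ge1$.

**A hyperplane of $E$.** Choose $\delta$ points of $S$ that are independent modulo $F$, and let $H$ be the span of $F$ and $\delta-1$ of them. So $F\subseteq H\subset E$ and $\dim H=\dim E-1$. Let $T'=S\setminus H$ and $t=|T'|$; then $t\ge1$, since otherwise $F\cup S\subseteq H$. The span of $F\cup(S\cap H)$ is $H$, and $|(S\cap H)\setminus F|=\delta+k-t=(\delta-1)+k'$ with $k'=k+1-t$. The induction hypothesis gives $k'\ge0$ and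
$$D_{S\cap H}\le D_{S\cap F}+3k'(k'+1).$$

**Counting the rich pairs of $S$.** A pair in $S\cap H$ spans a line inside $H$, so it is rich in $S$ if and only if it is rich in $S\cap H$. There are $t(t-1)$ ordered pairs inside $T'$. Finally let $p\in T'$, $x\in S\cap H$ with $\{p,x\}$ rich. The line $px$ is not in $H$, so it meets $H$ only in $x$, and its third point of $S$ is some $q\in T'\setminus\{p\}$. The pair $(p,q)$ determines $x=pq\cap H$. So there are at most $t(t-1)$ such $(p,x)$, and at most $2t(t-1)$ ordered mixed rich pairs. Altogether
$$D_S\le D_{S\cap H}+3t(t-1)\le D_{S\cap F}+3\bigl[k'(k'+1)+t(t-1)\bigr].$$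

**Combining.** Put $u=t-1\ge0$. Then $k'+u=k$ and the bracket equals $k'^2+k'+u^2+u\le(k'+u)^2+(k'+u)=k^2+k$. $\blacksquare$

## 8. The number of ordinary lines: proof of Theorem B

We first check the formula. With $a=d-2$,
$$n(n-1)-(n-a)(n-a-1)=2an-a^2-a=a(2n-a-1),$$
and half of this is $\frac{(d-2)(2n-d+1)}2$; for $d=3$ it equals $n-1$. Since $t_2=\frac12\bigl(n(n-1)-D_S\bigr)$, the bound $D_S\le m(m-1)$ is equivalent to the stated bound on $t_2(S)$, with the same cases of equality. Note that $m\ge3$, since $n\ge d+1$.

**The described sets give equality.** Let $S$ be the union of a planar SG-configuration $S_0$ of $m$ points and $d-2$ further points. The $d-2$ further points raise the dimension by at most $d-2$, and $S$ spans $\mathbb P^d$. So $S_0$ spans a plane $\Pi$, and none of the further points lies in $\Pi$. Lemma 5 with $F=\Pi$ has $\delta=d-2$ and $k=0$, and $S\cap\Pi=S_0$. So $D_S\le D_{S_0}=m(m-1)$. Conversely $D_S\ge D_{S_0}$, because rich pairs of $S_0$ are rich in $S$. Hence $D_S=m(m-1)$.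

**Plan of the induction.** We prove the inequality, and the "only if" part of the equality statement, by induction on $n$, for all $d$ simultaneously. For $d=2$ we have $m=n$; then $D_S\le n(n-1)$ is trivial, with equality if and only if $S$ is an SG-configuration. Let $d\ge3$ from now on.

**Case 1: for some $p\in S$, the set $S\setminus\{p\}$ does not span $\mathbb P^d$.** The purpose is to remove $p$ at no cost. $S\setminus\{p\}$ spans a hyperplane not containing $p$. So every line through $p$ contains at most one other point of $S$, and no line through two other points contains $p$. Hence $D_S=D_{S\setminus\{p\}}$. The set $S\setminus\{p\}$ has $n-1$ points and spans a $\mathbb P^{d-1}$ with $d-1\ge2$, and $(n-1)-(d-1)+2=m$. By induction $D_S\le m(m-1)$. In case of equality $S\setminus\{p\}$ is a planar SG-configuration of $m$ points plus $d-3$ further points, so $S$ has the stated form.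

**Case 2: $S\setminus\{p\}$ spans $\mathbb P^d$ for all $p\in S$.** We show $D_S<m(m-1)$; then equality never occurs here. Suppose instead that $D_S\ge m(m-1)$.

**Step (a): every point lies in many rich pairs.** By induction $D_{S\setminus\{p\}}\le(m-1)(m-2)$. With Lemma 4, $3d_p\ge m(m-1)-(m-1)(m-2)=2(m-1)$ for every $p$. Summing over $p$,
$$D_S\ge\tfrac23\,n(m-1).\tag{4}$$

**Step (b): $(*)$ cannot hold.** Suppose it holds. Put $r=d+1\ge4$ and $x=n-r=m-3\ge0$. By Proposition 3,
$$D_S\le\frac{4x(x+r)}r=4x+\frac{4x^2}r\le4x+x^2<x^2+5x+6=(x+3)(x+2)=m(m-1),$$
a contradiction.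

**Step (c): a dense subset.** So there is $J\subseteq S$, with $j=|J|$, such that $W(J)>Wj/n$. Then $J\ne\emptyset$ and $J\ne S$, since these two sets satisfy the inequality in $(*)$. Also $W(J)>0$, so $J$ contains three collinear points. By (2),
$$D_S=6W<\frac nj\,6W(J)\le\frac nj\,D_J.\tag{5}$$

**Step (c1): $J$ cannot span $\mathbb P^d$.** Suppose it does, and put $a=d-2\ge1$. Since $j<n$, induction gives $D_J\le(j-a)(j-a-1)$. By (5), $D_S<n\,g(j)$ with
$$g(j)=\frac{(j-a)(j-a-1)}j=j-2a-1+\frac{a(a+1)}j,\qquad g(j+1)-g(j)=1-\frac{a(a+1)}{j(j+1)}.$$
For $j\ge d+1>a$ the difference is positive, so $g(j)<g(n)$ and $D_S<n\,g(n)=(n-a)(n-a-1)=m(m-1)$, a contradiction.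

**Step (c2): $J$ spans a proper subspace.** The purpose is to find a proper subspace containing so much of $S$ that Lemma 5 applies with small $k$. If the span of $J$ has projective dimension at least $2$, let $F$ be this span. Otherwise $J$ spans a line; then let $F$ be the plane spanned by $J$ and another point of $S$, which is proper since $d\ge3$. So $F\supseteq J$ is a proper subspace, spanned by points of $S$, of projective dimension $e$ with $2\le e\le d-1$. Put $y=|S\cap F|-e+2$. We claim
$$D_S<n(y-1).\tag{6}$$
If $J$ spans $F$, induction gives $D_J\le y_J(y_J-1)$ with $y_J=j-e+2$. Here $y_J\le j$ because $e\ge2$, and $y_J\le y$. Then (5) gives $D_S<\frac njy_J(y_J-1)\le n(y_J-1)\le n(y-1)$. If $J$ spans a line, then $e=2$, $D_J\le j(j-1)$ and $y=|S\cap F|\ge j+1$. Then (5) gives $D_S<n(j-1)\le n(y-2)<n(y-1)$. This proves (6).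

From (4) and (6),
$$3(y-1)>2(m-1).\tag{7}$$

Now apply Lemma 5 to $F$, with $\delta=d-e\ge1$. Here
$$k=|S\setminus F|-(d-e)=n-(y+e-2)-(d-e)=n-d+2-y=m-y .$$
If $k=0$, exactly $d-e$ points of $S$ lie outside $F$. Deleting one of them leaves a set spanning at most dimension $e+(d-e-1)=d-1$, which contradicts the assumption of Case 2. So $k\ge1$.

The set $S\cap F$ has fewer than $n$ points and spans $F$, so by induction $D_{S\cap F}\le y(y-1)$. Lemma 5 gives $D_S\le y(y-1)+3k(k+1)$. With $m=y+k$,
$$m(m-1)-y(y-1)-3k(k+1)=(2ky+k^2-k)-3k^2-3k=2k(y-k-2).$$
By (7), $3(y-1)>2(y+k-1)$, so $y>2k+1$, i.e. $y\ge2k+2$. Hence $y-k-2\ge k\ge1$, and the difference is positive: $D_S<m(m-1)$, a contradiction.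

So $D_S<m(m-1)$ in Case 2, and the induction is complete. For $d=3$ we have $m=n-1$ and $d-2=1$: the equality sets are exactly a planar SG-configuration of $n-1$ points plus one point outside its plane. $\blacksquare$
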